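\title{Taylor's axioms and the universal theory of the real exponential field}

\begin{abstract}
Taylor's axioms are universal sentences about an ordered field with an exponential map: they bound the error in the Taylor expansion on $[-1,1]$ and require faster than polynomial growth at infinity. We prove that, under Schanuel's Conjecture, every ordered exponential field satisfying these axioms embeds in a field elementarily equivalent to the real exponential field $\mathbf R$, so that the axioms give the universal theory of $\mathbf R$. For a given field, only Schanuel's inequality for tuples from its residue field is used. Conversely, and unconditionally, the embedding property for all such fields is equivalent to Schanuel's Conjecture for real tuples.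
\end{abstract}

\section{The question and the results}\label{sec:intro}

An \emph{E-field} is a field $K$ with a homomorphism $E:(K,+)\to(K^\times,\cdot)$. An \emph{ordered E-field} is an E-field with a field ordering $<$; the definition does not relate $E$ to $<$. We work in the language $\{+,-,\cdot,0,1,<,E\}$. The real exponential field $(\mathbf R,+,-,\cdot,0,1,<,\exp)$ is denoted by $\mathbf R$, and $L\equiv\mathbf R$ means that $L$ is elementarily equivalent to $\mathbf R$ in this language. An \emph{embedding} of ordered E-fields is an injective map that preserves $+$, $\cdot$, $<$ and $E$. We write $\operatorname{td}$ for transcendence degree and $\mathbf N=\{0,1,2,\dots\}$.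

Which ordered E-fields $K$ embed in some $L\equiv\mathbf R$? A sentence is \emph{universal} if it has the form $\forall x_1\cdots\forall x_n\,\delta$ with $\delta$ quantifier-free, and
\begin{equation}\label{eq:univ}
K\text{ embeds in some }L\equiv\mathbf R\iff K\text{ satisfies every universal sentence true in }\mathbf R.
\end{equation}
Indeed, universal sentences pass from $L$ to substructures. Conversely, if there is no embedding, then by compactness $\operatorname{Th}(\mathbf R)$ contradicts a finite conjunction $\delta(a)$ of atomic and negated atomic facts about a tuple $a$ in $K$, and then $\forall x\,\neg\delta(x)$ holds in $\mathbf R$ and fails in $K$. So the task is to find axioms for the universal theory of $\mathbf R$.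

Without $E$ nothing beyond the ordered field axioms is needed: every ordered field embeds in its real closure, and all real closed fields are elementarily equivalent. With $E$ more is needed. The maps $x\mapsto1$ and $x\mapsto2^x$ both make the real field an ordered E-field, and both violate $E(1)>2$. The natural remedy is to fix the behavior of $E$ near $0$ and near $+\infty$. \emph{Taylor's Axioms} are the following universal sentences, two for each integer $n\ge1$:
\begin{align*}
&\text{(Initial)} &&\text{for all }x\text{ with }|x|\le1:\quad \Big|E(x)-\sum_{k=0}^n\frac{x^k}{k!}\Big|\le|x|^{n+1};\\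
&\text{(Final)} &&\text{for all }x\ge n^2:\quad E(x)>x^n.
\end{align*}
They hold in $\mathbf R$ with room to spare. For real $x$ with $0<|x|\le1$ and $n\ge1$,
\begin{equation}\label{eq:strict}
\Big|e^x-\sum_{k\le n}\frac{x^k}{k!}\Big|\le|x|^{n+1}\sum_{k>n}\frac1{k!}\le(e-2)|x|^{n+1}<|x|^{n+1}.
\end{equation}
For the Final Axioms, $x-n\log x$ is increasing on $[n,\infty)$, and its value $2n(n/2-\log n)$ at $x=n^2$ is positive because $e^{n/2}\ge en/2>n$.

\emph{Schanuel's Conjecture} (SC) states: if $z_1,\dots,z_n\in\mathbf C$ are linearly independent over $\mathbf Q$, then $\mathbf Q(z_1,\dots,z_n,e^{z_1},\dots,e^{z_n})$ has transcendence degree at least $n$ over $\mathbf Q$.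

\begin{quote}
\textbf{Question.} Assume SC. Does every ordered E-field that satisfies Taylor's Axioms embed in some $L\equiv\mathbf R$? Equivalently, by \eqref{eq:univ}: is a universal sentence true in $\mathbf R$ exactly when it is true in all ordered E-fields that satisfy Taylor's Axioms?
\end{quote}

The role of SC is easy to guess. Taylor's Axioms are inequalities. They place $E(1)$ in ever smaller rational intervals around $e$, but in a nonarchimedean field they leave $E(1)$ free up to an infinitesimal. A polynomial identity that held by accident among values of $\exp$ at real points would be destroyed by such an infinitesimal change, and it would give a true universal sentence that does not follow from the axioms. SC excludes such accidents, so one expects the answer yes. The work is to show that nothing else can go wrong.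

For an ordered field $K$ let $\mathcal O_K$ be the ring of \emph{finite} elements ($|x|\le N$ for some $N\in\mathbf N$) and $\mathfrak m_K$ the ideal of \emph{infinitesimals} ($|x|\le1/N$ for all $N\ge1$). Elements outside $\mathcal O_K$ are \emph{infinite}. The \emph{standard part} $\operatorname{st}:\mathcal O_K\to\mathbf R$ sends $x$ to the real number that makes the same cut in $\mathbf Q$. It is a ring homomorphism with kernel the maximal ideal $\mathfrak m_K$, so its image is a subfield of $\mathbf R$. For a subfield $k_0\subseteq\mathbf R$ consider the statement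
\begin{quote}
$\mathrm{SC}(k_0)$: if $\alpha_1,\dots,\alpha_n\in k_0$ are linearly independent over $\mathbf Q$, then $\operatorname{td}_{\mathbf Q}\mathbf Q(\alpha,e^\alpha)\ge n$,
\end{quote}
where $\alpha=(\alpha_1,\dots,\alpha_n)$ and $e^\alpha=(e^{\alpha_1},\dots,e^{\alpha_n})$. SC implies $\mathrm{SC}(\mathbf R)$, which implies every $\mathrm{SC}(k_0)$.

\begin{theorem}\label{thm:A}
Let $K$ be an ordered E-field satisfying Taylor's Axioms, let $k_0=\operatorname{st}(\mathcal O_K)$, and assume $\mathrm{SC}(k_0)$. Then $K$ embeds as an ordered E-field in some $L\equiv\mathbf R$, and $L$ can be taken to be the reduct of a model of $\operatorname{Th}(\mathbf R_{\mathrm{an},\exp})$.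
\end{theorem}

The structure $\mathbf R_{\mathrm{an},\exp}$ is recalled in Section~\ref{sec:an}. Together with \eqref{eq:univ} and the fact that $\mathbf R$ satisfies the axioms, the theorem answers the question.

\begin{corollary}\label{cor:answer}
Assume SC. Every ordered E-field satisfying Taylor's Axioms embeds in some $L\equiv\mathbf R$. A universal sentence is true in $\mathbf R$ if and only if it is true in all ordered E-fields satisfying Taylor's Axioms.
\end{corollary}

The real case of SC is exactly what the positive answer needs.

\begin{theorem}\label{thm:B}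
Unconditionally, the following are equivalent:
\begin{itemize}
\item[(a)] $\mathrm{SC}(\mathbf R)$, that is, Schanuel's Conjecture for real tuples;
\item[(b)] every ordered E-field satisfying Taylor's Axioms embeds in some $L\equiv\mathbf R$.
\end{itemize}
\end{theorem}

The proof of Theorem~\ref{thm:A} treats finite and infinite arguments of $E$ separately. For finite arguments (Section~\ref{sec:finite}) we embed finitely generated subfields of $K$ in fields of generalized power series so that $E$ becomes the exponential given by the Taylor series. The transcendence input is prepared in Section~\ref{sec:diff}, and the idea is shown on an example in Section~\ref{sec:freedom}. For infinite arguments (Section~\ref{sec:infinite}) we extend $E$ one element at a time by filling cuts, until the axioms of \cite{DMM} for $\mathbf R_{\mathrm{an},\exp}$ hold. Section~\ref{sec:converse} proves Theorem~\ref{thm:B}.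

\section{What the axioms fix and what they leave free}\label{sec:freedom}

\begin{lemma}\label{lem:st}
Let $K$ be an ordered E-field satisfying the Initial Axioms. Then $E(x)>0$ for all $x\in K$, and for $x\in\mathcal O_K$ the element $E(x)$ is a unit of $\mathcal O_K$ with
\begin{equation}\label{eq:st}
\operatorname{st}E(x)=e^{\operatorname{st}x}.
\end{equation}
\end{lemma}

\begin{proof}
We have $E(x)=E(x/2)^2>0$. Let $x\in\mathcal O_K$, choose an integer $N\ge\max(1,2|x|)$ and put $y=x/N$, so that $|y|\le1/2$ and $E(x)=E(y)^N$. The Initial Axiom for $n=1$ gives $|E(y)|\le1+|y|+y^2\le3$, so $E(x)$ is finite. The same holds for $E(-x)=E(x)^{-1}$, so $E(x)$ is a unit. Taking standard parts in the Initial Axioms gives $|\operatorname{st}E(y)-\sum_{k\le n}(\operatorname{st}y)^k/k!|\le2^{-n-1}$ for all $n$. Hence $\operatorname{st}E(y)=e^{\operatorname{st}y}$, and \eqref{eq:st} follows by taking $N$th powers.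
\end{proof}

If $K$ is archimedean, then $\mathcal O_K=K$, $\operatorname{st}$ is an ordered field embedding, and \eqref{eq:st} says that it embeds $K$ in $\mathbf R$ itself; no form of SC is needed. The question is about nonarchimedean $K$. There the axioms leave two kinds of freedom on finite elements. For infinitesimal $x$ they determine $E(x)$ up to an error smaller than every power of $|x|$. For finite $x$ that is not infinitesimal they determine only the standard part of $E(x)$. The next lemma shows that the second freedom is real. Fix a nonarchimedean ultrapower ${}^*\mathbf R$ of $\mathbf R$, with its exponential $\exp$ and ideal of infinitesimals $\mathfrak m$. First-order statements transfer between $\mathbf R$ and ${}^*\mathbf R$.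

\begin{lemma}[Twisted exponentials]\label{lem:twist}
Let $a_1,\dots,a_n,b_1,\dots,b_n\in{}^*\mathbf R$ be finite, with $\operatorname{st}a_1,\dots,\operatorname{st}a_n$ linearly independent over $\mathbf Q$ and $\operatorname{st}b_i=e^{\operatorname{st}a_i}$. Then there is a homomorphism $E$ on the ordered field ${}^*\mathbf R$ such that $({}^*\mathbf R,E)$ satisfies Taylor's Axioms and $E(a_i)=b_i$ for all $i$.
\end{lemma}

\begin{proof}
A nontrivial rational combination of the $a_i$ has nonzero standard part. So the $a_i$ are independent over $\mathbf Q$, their span meets $\mathfrak m$ in $0$, and there is a $\mathbf Q$-subspace $W\supseteq\mathfrak m$ with ${}^*\mathbf R=\bigoplus_i\mathbf Qa_i\oplus W$. The multiplicative group $1+\mathfrak m$ is uniquely divisible, since ${}^*\mathbf R$ is real closed and the positive $N$th root of an element with standard part $1$ has standard part $1$. It contains $b_i/\exp(a_i)$. Hence there is a homomorphism $\chi:{}^*\mathbf R\to1+\mathfrak m$ with $\chi(a_i)=b_i/\exp(a_i)$ and $\chi|_W=1$. Put $E(x)=\exp(x)\chi(x)$; then $E(a_i)=b_i$.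

\emph{Initial Axioms.} If $x$ is infinitesimal, then $E(x)=\exp(x)$ and the inequality transfers from $\mathbf R$. If $|x|\le1$ and $x_0=\operatorname{st}x\ne0$, the two sides of the inequality have standard parts $|e^{x_0}-\sum_{k\le n}x_0^k/k!|$ and $|x_0|^{n+1}$. The first is strictly smaller by \eqref{eq:strict}, so the inequality holds for $x$.

\emph{Final Axioms.} If $x\ge n^2$ is finite, then $x_0=\operatorname{st}x\ge n^2$ and $\operatorname{st}E(x)=e^{x_0}>x_0^n=\operatorname{st}(x^n)$, so $E(x)>x^n$. If $x$ is positive infinite, then $E(x)\ge\frac12\exp(x)>\frac12x^{n+1}>x^n$.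
\end{proof}

A twisted exponential may have $E(1)=e+\tau$ with $\tau\neq0$ infinitesimal, and at first sight this cannot be repaired. But an embedding need not fix the real number $e\in{}^*\mathbf R$. It only has to preserve its cut in $\mathbf Q$.

\begin{example}\label{ex:main}
Let $\tau\in\mathfrak m$ be positive. By Lemma~\ref{lem:twist} there are models $({}^*\mathbf R,E)$ of Taylor's Axioms of the following two kinds:
\[
\text{(1)}\quad x=1,\quad E(x)=e+\tau,\quad\gamma=e;\qquad\qquad
\text{(2)}\quad x=\log2,\quad E(x)=2+\tau,\quad\gamma=\log2.
\]
In both cases $F=\mathbf Q(\gamma,\tau)$ contains $x$ and $E(x)$. Order the Laurent series field $\mathbf R((u))$ by the sign of the leading coefficient, and put $\exp(a+\xi)=e^a\sum_k\xi^k/k!$ for $a\in\mathbf R$, $\xi\in u\mathbf R[[u]]$. We look for an ordered field embedding $\varphi:F\to\mathbf R((u))$ with $\varphi(E(x))=\exp(\varphi(x))$. The obvious map $\gamma\mapsto\gamma$, $\tau\mapsto u$ fails.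

For $n=1$ and $\alpha_1=x$, the statement $\mathrm{SC}(\mathbf R)$ says that $\gamma$ is transcendental. Granting this, \emph{for every $\xi\in u\mathbf R[[u]]$ the assignment $\gamma\mapsto\gamma+\xi$, $\tau\mapsto u$ defines an ordered field embedding $F\to\mathbf R((u))$.} To see this, write a nonzero $g\in\mathbf Q[X,T]$ as $T^m(g_0(X)+Tg_1(X,T))$ with $g_0\ne0$. Then $g_0(\gamma)$ is a nonzero real number, $g(\gamma,\tau)=\tau^m(g_0(\gamma)+\text{infinitesimal})$, and $g(\gamma+\xi,u)\in u^m(g_0(\gamma)+u\mathbf R[[u]])$. Both values are nonzero and have the sign of $g_0(\gamma)$.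

So transcendence gives one free parameter $\xi$, and there is one equation to satisfy. In case (1) the equation is $e+\xi+u=e$, and $\xi=-u$ solves it. In case (2) it is $2+u=2\sum_k\xi^k/k!$, and $\xi=\sum_{k\ge1}(-1)^{k+1}(u/2)^k/k$ solves it.

Transcendence cannot be dispensed with. If $h(e)=0$ for some nonzero $h\in\mathbf Z[Y]$, the sentence $h(E(1))=0$ would hold in $\mathbf R$. It would fail in case (1), because by transfer all roots of $h$ in ${}^*\mathbf R$ are real, and by \eqref{eq:univ} this model would embed in no $L\equiv\mathbf R$.
\end{example}

The general case differs in three ways. There are several equations, so one must know that the available parameters can solve them all. The solution is an infinite series, as in case (2), so one must pass to a completion. And there may be several orders of magnitude of infinitesimals, each smaller than all powers of the previous one. These are treated one order at a time, and at each order the error left by the Initial Axioms reappears in the role of $\tau$.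

\section{Valued fields, Hahn fields and restricted analytic fields}\label{sec:background}

\subsection{Valuations}\label{sec:val}

A valuation on a field $N$ is a surjective homomorphism $v$ from $N^\times$ to an ordered abelian group, the \emph{value group}, with $v(x+y)\ge\min(v(x),v(y))$, where $v(0)=\infty$. It is determined up to isomorphism by its ring $\mathcal O=\{x:v(x)\ge0\}$, which has maximal ideal $\mathfrak m=\{x:v(x)>0\}$ and \emph{residue field} $\mathcal O/\mathfrak m$. A \emph{valued field embedding} is a field embedding under which the valuation ring of the target pulls back to that of the source. A subfield is \emph{trivially valued} if it is contained in $\mathcal O$. In an algebraic extension of valued fields the residue field extension is algebraic and the quotient of the value groups is torsion.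

Suppose that $\mathbf Q\subseteq\mathcal O$. Elements of $N^\times$ with $\mathbf Q$-independent values are algebraically independent over $\mathbf Q$, because distinct monomials in them have distinct values. So the rational rank $\dim_{\mathbf Q}(\Gamma\otimes\mathbf Q)$ of the value group $\Gamma$ is at most $\operatorname{td}_{\mathbf Q}N$; this is a case of Abhyankar's inequality. Elements of $\mathcal O$ with algebraically independent residues are algebraically independent, so the residue field also has transcendence degree at most $\operatorname{td}_{\mathbf Q}N$.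

Let $N$ be an ordered field and $\mathcal O$ a convex subring. It contains $\mathcal O_N$, hence $[-1,1]$, and so it is a valuation ring. We use three facts.
\begin{itemize}
\item[(C1)] If $|x|\le|y|$, then $v(x)\ge v(y)$, because $x/y\in[-1,1]$. Hence $\mathfrak m$ is convex, and its elements are infinitesimal because each $1/n$ is a unit.
\item[(C2)] The residue field has a unique ordering in which the residue of a unit has the sign of the unit, and the residue map is weakly order preserving. (A positive unit $x$ and a negative unit $y$ have different residues, since $0<x<x-y$ and $\mathfrak m$ is convex.)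
\item[(C3)] If $N$ is real closed, then the value group is divisible and the residue field is real closed, because positive elements of $N$ have $n$th roots and a monic polynomial of odd degree over $\mathcal O$ has a root in $N$, which is integral over $\mathcal O$ and so lies in $\mathcal O$.
\end{itemize}
The valuation with ring $\mathcal O_N$ is the \emph{natural valuation} of $N$.

An extension of valued fields is \emph{immediate} if it has the same value group and the same residue field. A valued field is \emph{maximal} if it has no proper immediate extension. It is \emph{henselian} if simple roots in the residue field of polynomials over $\mathcal O$ lift to roots in $\mathcal O$. Every valued field $N$ has a henselization, an immediate algebraic henselian extension that embeds over $N$ in every henselian extension of $N$. A sequence $(a_\iota)$ indexed by the ordinals below a limit ordinal is \emph{pseudo-convergent} if $v(a_{\iota''}-a_{\iota'})>v(a_{\iota'}-a_\iota)$ whenever $\iota<\iota'<\iota''$, and $a$ is a \emph{pseudo-limit} if $v(a-a_\iota)=v(a_{\iota+1}-a_\iota)$ for all $\iota$. A pseudo-convergent sequence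 in $N$ is of \emph{transcendental type} if $v(f(a_\iota))$ is eventually constant for every nonzero $f\in N[X]$, and of \emph{algebraic type} otherwise. We use the following results of valuation theory (Krull, Kaplansky).
\begin{itemize}
\item[(V1)] A valued field is maximal if and only if every pseudo-convergent sequence in it has a pseudo-limit in it. Hahn fields (Section~\ref{sec:hahn}) are maximal, and maximal valued fields are henselian.
\item[(V2)] Maximal immediate extensions exist. In residue characteristic $0$ they are unique up to valued field isomorphism over the base.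
\item[(V3)] A henselian valued field of residue characteristic $0$ has no proper immediate algebraic extension.
\item[(V4)] Let a pseudo-convergent sequence in $N$ have no pseudo-limit in $N$. If it is of algebraic type, $N$ has a proper immediate algebraic extension. If it is of transcendental type and $z$ is a pseudo-limit in an extension of $N$, then $N(z)/N$ is immediate.
\end{itemize}

\begin{lemma}\label{lem:immediate}
Let $N^*/N$ be an immediate extension of valued fields of residue characteristic $0$, and let $H'$ be a maximal valued field. Every valued field embedding $N\to H'$ extends to a valued field embedding $N^*\to H'$.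
\end{lemma}

\begin{proof}
Regard $N$ as a valued subfield of $H'$. The extension $H'/N$ need not be immediate, so we first find a maximal immediate extension of $N$ inside $H'$. By Zorn's lemma let $N^\sharp$ be maximal among the immediate extensions of $N$ contained in $H'$. Since $H'$ is henselian, it contains a henselization of $N^\sharp$, which is immediate, so $N^\sharp$ is henselian. Suppose a pseudo-convergent sequence in $N^\sharp$ has no pseudo-limit in $N^\sharp$. By (V3) and (V4) it is of transcendental type. By (V1) it has a pseudo-limit $z\in H'$, and by (V4) $N^\sharp(z)$ is a larger immediate extension of $N$ in $H'$, a contradiction. So $N^\sharp$ is maximal by (V1). A maximal immediate extension of $N^*$ is also one of $N$, so by (V2) it is isomorphic to $N^\sharp$ over $N$. Restrict this isomorphism to $N^*$.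
\end{proof}

\subsection{Hahn fields and their exponential}\label{sec:hahn}

For a field $\kappa$ and an ordered abelian group $G$, the \emph{Hahn field} $\kappa((t^G))$ consists of the formal series $\sum_{g\in G}a_gt^g$, $a_g\in\kappa$, whose support $\{g:a_g\ne0\}$ is well ordered. It is a valued field under the minimum of the support, with value group $G$ and residue field $\kappa$. If $\kappa$ is real closed and $G$ is divisible, it is real closed, and the sign of a series is the sign of its leading coefficient. A family of series is \emph{summable} if the union of the supports is well ordered and each $g$ lies in only finitely many supports. The sum is taken coefficientwise, and products of such sums can be expanded term by term. If $\varepsilon$ has positive valuation and $c_k\in\kappa$, the family $(c_k\varepsilon^k)_{k\in\mathbf N}$ is summable.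

Let $G_j=\mathbf R^j$ with the lexicographic order and $H_j=\mathbf R((t^{G_j}))$; thus $H_0=\mathbf R$. The valuation of $H_j$ is its natural valuation, and every finite $x\in H_j$ is uniquely $a+\varepsilon$ with $a=\operatorname{st}x\in\mathbf R$ and $\varepsilon$ infinitesimal. We put
\[
\exp(a+\varepsilon)=e^a\sum_{k\ge0}\frac{\varepsilon^k}{k!}.
\]
By the binomial theorem and term-by-term multiplication, $\exp$ is a homomorphism from the finite elements of $H_j$ to $H_j^\times$.

Write $G_{j+1}=\mathbf R\times G_j$ with the new first coordinate dominant. A subset of $G_{j+1}$ is well ordered if and only if its projection to $\mathbf R$ and all its fibers are. Grouping terms by the first coordinate therefore identifies $H_{j+1}$ with $H_j((u^{\mathbf R}))$, where $u=t^{(1,0,\dots,0)}$ is smaller than every positive element of $H_j$. Let $v_u$ be the valuation of $H_{j+1}$ as a Hahn field over $H_j$, with value group $\mathbf R$. If $h\in H_j$ is finite and $v_u(\xi)>0$, then $\xi$ is infinitesimal and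
\begin{equation}\label{eq:expsplit}
\exp(h+\xi)=\exp(h)\sum_{k\ge0}\frac{\xi^k}{k!},\qquad v_u\Big(\sum_{k>n}\frac{\xi^k}{k!}\Big)\ge(n+1)v_u(\xi).
\end{equation}
So the Hahn sum $\sum_k\xi^k/k!$ is also the limit of its partial sums for $v_u$.

\subsection{Restricted analytic fields}\label{sec:an}

The structure $\mathbf R_{\mathrm{an}}$ is the ordered field of reals with a function symbol for each real power series in $n$ variables that converges in a neighborhood of $[-1,1]^n$, interpreted by the series on $[-1,1]^n$ and by $0$ outside. Let $T_{\mathrm{an}}=\operatorname{Th}(\mathbf R_{\mathrm{an}})$, let $\tilde e$ be the symbol for $\exp|_{[-1,1]}$, and let $\mathbf R_{\mathrm{an},\exp}$ be the expansion of $\mathbf R_{\mathrm{an}}$ by the unrestricted function $\exp$. We use two results from \cite{DMM}.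
\begin{itemize}
\item[(D1)] For a divisible ordered abelian group $G$, the field $\mathbf R((t^G))$, with restricted analytic functions interpreted by Taylor expansion, is a model of $T_{\mathrm{an}}$. In particular $\tilde e(a+\varepsilon)=e^a\sum_k\varepsilon^k/k!$ for $a\in[-1,1]$ real, $\varepsilon$ infinitesimal and $|a+\varepsilon|\le1$.
\item[(D2)] $\operatorname{Th}(\mathbf R_{\mathrm{an},\exp})$ is axiomatized by $T_{\mathrm{an}}$ and the universal closures of
\begin{gather*}
\exp(x+y)=\exp x\exp y,\qquad x<y\to\exp x<\exp y,\qquad x>0\to\exists y\,\exp y=x,\\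
x>n^2\to\exp x>x^n\quad(n\ge1),\qquad |x|\le1\to\tilde e(x)=\exp x.
\end{gather*}
\end{itemize}
These two facts dictate the plan. By (D1), the $H_j$ are models of $T_{\mathrm{an}}$ in which $\tilde e$ is explicit, so they are the targets for the finite part. By (D2), once $K$ lies in a model of $T_{\mathrm{an}}$ with $E=\tilde e$ on $[-1,1]$, it remains only to extend a group homomorphism while keeping its growth.

\section{From Schanuel's inequality to independent differentials}\label{sec:diff}

The equations to be solved have the shape $\log w_i-y_i=\text{given}$, where $y_i$ and $w_i$ are moved by shifting a transcendence basis. Their linearization is given by the forms $dw_i/w_i-dy_i$, so the system is solvable when these forms are linearly independent. This section derives the independence from $\mathrm{SC}(k_0)$.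

Let $C\subseteq F$ be fields of characteristic $0$. The space of differentials $\Omega_{F/C}$ is the $F$-vector space generated by symbols $da$ ($a\in F$), $C$-linear in $a$, subject to $d(ab)=a\,db+b\,da$. Every $C$-linear derivation from $F$ to an $F$-vector space factors uniquely through $d$. In particular the space $\operatorname{Der}(F/C)$ of $C$-linear derivations of $F$ is the dual of $\Omega_{F/C}$. If $(b_l)$ is a transcendence basis of $F/C$, then $(db_l)$ is a basis of $\Omega_{F/C}$. Hence $\dim_F\Omega_{F/C}=\operatorname{td}(F/C)$, and $\Omega_{k'/C}\otimes_{k'}F\to\Omega_{F/C}$ is injective for $C\subseteq k'\subseteq F$.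

\begin{lemma}[A form of Ax's theorem]\label{lem:ax}
Let $F$ be a field of characteristic $0$, $\mathcal D$ a set of derivations of $F$, and $C=\bigcap_{\partial\in\mathcal D}\ker\partial$. Let $y_1,\dots,y_n\in F$ and $w_1,\dots,w_n\in F^\times$ satisfy $\partial w_i=w_i\,\partial y_i$ for all $\partial\in\mathcal D$, and suppose that no nontrivial $\mathbf Q$-linear combination of the $y_i$ lies in $C$. Then the forms $\eta_i=dw_i/w_i-dy_i$ are $F$-linearly independent in $\Omega_{F/C}$. Consequently $\operatorname{td}_CC(y,w)\ge n$.
\end{lemma}

\begin{proof}
The field $C$ is relatively algebraically closed in $F$: if $x\in F$ has minimal polynomial $f$ over $C$, then $0=\partial(f(x))=f'(x)\,\partial x$, so $\partial x=0$ for $\partial\in\mathcal D$. We reduce a linear relation among the $\eta_i$ first to one with coefficients in $C$, then to one with integer coefficients.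

\emph{The Lie derivative.} For $\partial\in\mathcal D$ there is an additive map $L_\partial$ on $\Omega_{F/C}$ with $L_\partial(f\,da)=\partial f\,da+f\,d(\partial a)$. Indeed, the right side is $C$-bilinear in $(f,a)$, and it respects the Leibniz relation, because the expression $f\,d(ab)$ is sent to
\[
\partial f\,(a\,db+b\,da)+f\,\big(a\,d\partial b+\partial b\,da+b\,d\partial a+\partial a\,db\big),
\]
which is the sum of the images $\partial(fa)\,db+fa\,d\partial b$ and $\partial(fb)\,da+fb\,d\partial a$ of $fa\,db$ and $fb\,da$. It satisfies $L_\partial(f\omega)=\partial f\,\omega+fL_\partial\omega$. Since $L_\partial(dw/w)=-(\partial w/w^2)\,dw+d(\partial w)/w=d(\partial w/w)$, we get $L_\partial\eta_i=d(\partial w_i/w_i-\partial y_i)=0$.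

\emph{Constant coefficients.} Suppose there is a nontrivial relation $\sum_if_i\eta_i=0$. Take one with the least number of nonzero $f_i$, one of them equal to $1$. Applying $L_\partial$ gives $\sum_i(\partial f_i)\eta_i=0$, which has fewer nonzero coefficients and so is trivial. Thus all $f_i$ lie in $C$.

\emph{Integer coefficients.} Let $c_1,\dots,c_q$ be a $\mathbf Q$-basis of $\sum_i\mathbf Qf_i$, scaled so that $f_i=\sum_jn_{ij}c_j$ with $n_{ij}\in\mathbf Z$. Put $v_j=\prod_iw_i^{n_{ij}}$ and $h=\sum_if_iy_i$. The relation becomes
\begin{equation}\label{eq:logrel}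
\sum_jc_j\frac{dv_j}{v_j}=dh
\end{equation}
in $\Omega_{F/C}$, and by injectivity also in $\Omega_{k'/C}$ for $k'=C(v_1,\dots,v_q,h)$. We claim that each $v_j$ is algebraic over $C$; the reason is that an exact form has no residues. Suppose $v_1$, say, is transcendental over $C$. Extend $v_1$ to a transcendence basis of $k'/C$, and let $C_1$ be the algebraic closure of the field generated over $C$ by the other members. Then $k'C_1$ is a finite extension of the rational function field $C_1(v_1)$. Extend the $v_1$-adic valuation of $C_1(v_1)$ to a discrete valuation $\operatorname{ord}$ of $k'C_1$. Its residue field is $C_1$, its completion is $C_1((T))$, and $\operatorname{ord}(v_1)>0$. The restriction of $d/dT$ to $k'$ is a $C$-linear derivation, so \eqref{eq:logrel} gives $\sum_jc_jv_j'/v_j=h'$ in $C_1((T))$. The coefficient of $T^{-1}$ is $0$ in $h'$ and $\operatorname{ord}(v_j)$ in $v_j'/v_j$. So $\sum_jc_j\operatorname{ord}(v_j)=0$, and the independence of the $c_j$ gives $\operatorname{ord}(v_1)=0$, a contradiction.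

So all $v_j$ lie in $C$. Since not all $f_i$ vanish, some $j$ has $(n_{1j},\dots,n_{nj})\ne0$, and $\partial(\sum_in_{ij}y_i)=\partial v_j/v_j=0$ for all $\partial\in\mathcal D$. Then $\sum_in_{ij}y_i\in C$, against the hypothesis. Hence the $\eta_i$ are independent. They lie in the image of $\Omega_{C(y,w)/C}\otimes F$, which has dimension $\operatorname{td}_CC(y,w)$.
\end{proof}

We need independence over $\mathbf Q$, in a field that comes with no derivations. The remedy is to use all derivations that respect the equations $\partial w_i=w_i\,\partial y_i$ and to see which combinations of the $y_i$ they kill. For $m\in\mathbf Z^r$ write $m\cdot y=\sum_im_iy_i$ and $w^m=\prod_iw_i^{m_i}$. A \emph{unimodular change} replaces $(y_i,w_i)$ by $(m_i\cdot y,w^{m_i})$, where $m_1,\dots,m_r$ is a basis of $\mathbf Z^r$. It changes the $\eta_i$ by the same invertible matrix, so it does not change their span.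

\begin{lemma}\label{lem:rank}
Let $k$ be a field of characteristic $0$ with $\operatorname{td}(k/\mathbf Q)<\infty$, let $y_1,\dots,y_r\in k$, $w_1,\dots,w_r\in k^\times$, and $\eta_i=dw_i/w_i-dy_i\in\Omega_{k/\mathbf Q}$. After a unimodular change there are $p$ with $0\le p\le r$ and a subfield $C$ of $k$ such that $y_1,\dots,y_p,w_1,\dots,w_p\in C$ and
\[
\operatorname{rank}_k(\eta_1,\dots,\eta_r)=\operatorname{td}(C/\mathbf Q)+r-p.
\]
\end{lemma}

\begin{proof}
Let $\mathcal D=\{\partial\in\operatorname{Der}(k/\mathbf Q):\partial w_i=w_i\,\partial y_i\text{ for all }i\}$. It is the annihilator of the $\eta_i$, so $\dim_k\mathcal D=\operatorname{td}(k/\mathbf Q)-\operatorname{rank}(\eta)$. Let $C=\bigcap_{\partial\in\mathcal D}\ker\partial$. For $m\in\mathbf Z^r$ and $\partial\in\mathcal D$ we have $\partial(w^m)/w^m=\partial(m\cdot y)$, so $m\cdot y\in C$ if and only if $w^m\in C$. Let $A\subseteq\mathbf Z^r$ be the group of such $m$. If a nonzero multiple of $m$ is in $A$, so is $m$. Hence $\mathbf Z^r/A$ is torsion free, thus free, and $A$ is a direct summand. After a unimodular change, $A=\mathbf Z^p\times0$. Then $y_i,w_i\in C$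 for $i\le p$, and no nontrivial $\mathbf Q$-combination of $y_{p+1},\dots,y_r$ lies in $C$. By Lemma~\ref{lem:ax}, the images of $\eta_{p+1},\dots,\eta_r$ in $\Omega_{k/C}$ are independent. A derivation lies in $\mathcal D$ if and only if it is $C$-linear and is annihilated by these images, because the conditions for $i\le p$ hold for every $C$-linear derivation. So $\dim_k\mathcal D=\operatorname{td}(k/C)-(r-p)$. Compare the two formulas for $\dim_k\mathcal D$.
\end{proof}

The lemma shows what has to be known: the bound $\operatorname{td}\ge p$ for every $p$ independent integral combinations of the $y_i$. The bound for the full tuple is not enough. If $y_1,w_1\in\mathbf Q^\times$ and $y_2,w_2$ are algebraically independent, then $\operatorname{td}\mathbf Q(y,w)=2=r$ while $\eta_1=0$. The required bounds hold in Hahn fields, where $\mathrm{SC}(k_0)$ covers the real part of a tuple and Lemma~\ref{lem:ax} covers the rest. This is the only place where $\mathrm{SC}(k_0)$ is used.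

\begin{lemma}\label{lem:hahnSC}
Let $k_0\subseteq\mathbf R$ satisfy $\mathrm{SC}(k_0)$, and let $y_1,\dots,y_r\in H_j$ be finite and $\mathbf Q$-linearly independent, with $\operatorname{st}y_i\in k_0$. Then $\operatorname{td}_{\mathbf Q}\mathbf Q(y,\exp y)\ge r$.
\end{lemma}

\begin{proof}
Let $X=\sum_i\mathbf Qy_i$; its elements are finite with standard parts in $k_0$. If $Ny'=m\cdot y$ with $N\ge1$, then $(\exp y')^N=(\exp y)^m$, so $\operatorname{td}_{\mathbf Q}\mathbf Q(y,\exp y)$ does not depend on the $\mathbf Q$-basis $y$ of $X$. Choose a basis $\alpha_1,\dots,\alpha_p,x_1,\dots,x_{r-p}$ of $X$ with $\alpha_1,\dots,\alpha_p$ a basis of $X\cap\mathbf R$. Each $\alpha_i$ equals its standard part and so lies in $k_0$, and $\mathrm{SC}(k_0)$ gives $\operatorname{td}_{\mathbf Q}\mathbf Q(\alpha,e^\alpha)\ge p$.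

For $1\le l\le j$ let $\partial_l(\sum_ga_gt^g)=\sum_ga_gg_lt^g$, where $g=(g_1,\dots,g_j)$. This is a derivation of $H_j$, because $g\mapsto g_l$ is additive. It acts coefficientwise, so it commutes with sums of summable families. Hence $\partial_l\sum_k\varepsilon^k/k!=\sum_{k\ge1}\varepsilon^{k-1}\partial_l\varepsilon/(k-1)!$, and $\partial_l\exp x=\exp x\;\partial_lx$ for finite $x$. A series is killed by all $\partial_l$ exactly when its support is contained in $\{0\}$, so the common constant field is $\mathbf R$. A $\mathbf Q$-combination of the $x_i$ that lies in $\mathbf R$ lies in the span of the $\alpha_i$ and so is trivial. Lemma~\ref{lem:ax} gives $\operatorname{td}_{\mathbf R}\mathbf R(x,\exp x)\ge r-p$. Since $\mathbf Q(\alpha,e^\alpha)\subseteq\mathbf R$, the tuple $(x,\exp x)$ has transcendence degree at least $r-p$ over $\mathbf Q(\alpha,e^\alpha)$, and the total is at least $p+(r-p)$.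
\end{proof}

\begin{corollary}\label{cor:indep}
In the situation of Lemma~\ref{lem:hahnSC}, put $w_i=\exp y_i$ and let $k\subseteq H_j$ be a subfield with $\operatorname{td}(k/\mathbf Q)<\infty$ that contains all $y_i$ and $w_i$. Then the forms $dw_i/w_i-dy_i$ $(i\le r)$ are linearly independent in $\Omega_{k/\mathbf Q}$.
\end{corollary}

\begin{proof}
A unimodular change preserves the hypotheses, because $\exp$ is a homomorphism. With $p$ and $C$ as in Lemma~\ref{lem:rank}, Lemma~\ref{lem:hahnSC} applied to $y_1,\dots,y_p$ gives $\operatorname{td}(C/\mathbf Q)\ge p$. So the rank is at least $r$.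
\end{proof}

\section{Finite arguments: embedding in Hahn fields}\label{sec:finite}

In this section and the next, $K$ and $k_0$ are as in Theorem~\ref{thm:A}.

\begin{proposition}\label{prop:hahn}
Let $x_1,\dots,x_n\in\mathcal O_K$, $z_1,\dots,z_q\in K$ and $F=\mathbf Q(x,E(x),z)\subseteq K$. For some $s$ there is an ordered field embedding $\varphi:F\to H_s$ with $\varphi(E(x_i))=\exp(\varphi(x_i))$ for all $i$.
\end{proposition}

The embedding will be found by solving equations with power series, and a power series evaluated at $\mu$ converges in a completion only if the valuations of the powers $\mu^N$ tend to infinity. That holds when the value group is archimedean. So we break the natural valuation of $F$ into finitely many archimedean pieces.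

\subsection{The tower of residue fields}

Let $v:F^\times\to\Gamma$ be the natural valuation. Its value group has finite rational rank, since $\operatorname{td}(F/\mathbf Q)<\infty$. The convex subgroups of $\Gamma$ form a chain, and each proper inclusion raises the rational rank because the quotient is torsion free and nonzero. So there are finitely many: $0=\Delta_0\subsetneq\dots\subsetneq\Delta_s=\Gamma$. Let
\[
\mathcal O_j=\{x\in F:v(x)\ge\gamma\text{ for some }\gamma\in\Delta_j\},\qquad\mathfrak m_j=\{x\in F:v(x)>\Delta_j\}.
\]
By (C1), $\mathcal O_j$ is a convex subring of $F$. Its unit group is $v^{-1}(\Delta_j)$ and its maximal ideal is $\mathfrak m_j$. Let $\pi_j:\mathcal O_j\to F_j$ be the residue map, with $F_j$ ordered by (C2). We have $\mathcal O_F=\mathcal O_0\subseteq\dots\subseteq\mathcal O_s=F$ and $\mathfrak m_F=\mathfrak m_0\supseteq\dots\supseteq\mathfrak m_s=0$. Thus $F_0$ is archimedean, $F_s=F$, and each $F_j$ has finite transcendence degree.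

The image $\pi_{j+1}(\mathcal O_j)=\mathcal O_j/\mathfrak m_{j+1}$ is a convex subring of $F_{j+1}$: if $0\le\pi_{j+1}(a)\le\pi_{j+1}(b)$ with $b\in\mathcal O_j$, then $-1\le a\le b+1$, so $a\in\mathcal O_j$. Its ordered residue field is $F_j$, and its value group is $\mathcal O_{j+1}^\times/\mathcal O_j^\times\cong\Delta_{j+1}/\Delta_j$. This group is nonzero and has no convex subgroups except $0$ and itself, so it is archimedean and isomorphic to an ordered subgroup of $\mathbf R$.

The field $F$ is not closed under $E$, so we keep track of $E$ on the group $\Lambda=\sum_i\mathbf Zx_i\subseteq\mathcal O_F$. By Lemma~\ref{lem:st}, $E(\Lambda)\subseteq\mathcal O_F^\times$. Put $\Lambda_j=\pi_j(\Lambda)$ and define $E_j:\Lambda_j\to F_j^\times$ by $E_j(\pi_j\lambda)=\pi_j(E(\lambda))$. This is a well-defined homomorphism: if $\lambda\in\Lambda\cap\mathfrak m_j$, then $|E(\lambda)-1-\lambda|\le\lambda^2$ by the first Initial Axiom, so $E(\lambda)-1\in\mathfrak m_j$ by convexity. If $\lambda\in\Lambda_j$ is infinitesimal in $F_j$, its preimages in $\Lambda$ are infinitesimal, since $\pi_j$ is weakly order preserving and fixes $\mathbf Q$.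 Applying $\pi_j$ to the Initial Axioms gives
\begin{equation}\label{eq:taylorj}
\Big|E_j(\lambda)-\sum_{k\le n}\frac{\lambda^k}{k!}\Big|\le|\lambda|^{n+1}\quad\text{in }F_j,\qquad\text{for }\lambda\in\Lambda_j\text{ infinitesimal},\ n\ge1.
\end{equation}

Call an ordered field embedding $\varphi_j:F_j\to H_j$ \emph{exponential} if $\varphi_j(E_j(\lambda))=\exp(\varphi_j(\lambda))$ for all $\lambda\in\Lambda_j$. The map $\varphi_0:F_0\to\mathbf R$ induced by $\operatorname{st}$ is exponential by \eqref{eq:st}, and an exponential $\varphi_s$ proves Proposition~\ref{prop:hahn}. So the proposition follows by induction from the next lemma.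

\begin{lemma}\label{lem:lift}
Let $0\le j<s$. If there is an exponential embedding $\varphi_j:F_j\to H_j$, then there is an exponential embedding $\varphi_{j+1}:F_{j+1}\to H_{j+1}$.
\end{lemma}

\subsection{Proof of Lemma~\ref{lem:lift}}

Write $H=H_j$, $H'=H_{j+1}=H((u^{\mathbf R}))$, and regard $k=F_j$ as a subfield of $H$ via $\varphi_j$. Write $F'=F_{j+1}$, $\mathcal O'=\pi_{j+1}(\mathcal O_j)$, $v'$ for the corresponding valuation, with value group $\Delta\subseteq\mathbf R$, and $\rho:\mathcal O'\to k$ for the residue map. Let $\Lambda'=\Lambda_{j+1}\subseteq\mathcal O'$ and $E'=E_{j+1}$. Since $\rho\pi_{j+1}=\pi_j$ on $\mathcal O_j$, we have $\rho(\Lambda')=\Lambda_j$ and $\rho(E'(\lambda))=E_j(\rho\lambda)$.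

The group $\Lambda_j$ is finitely generated and torsion free, hence free. Choose $y_1,\dots,y_r\in\Lambda'$ whose residues $\bar y_i=\rho(y_i)$ form a $\mathbf Z$-basis of $\Lambda_j$. Then
\[
\Lambda'=\bigoplus_i\mathbf Zy_i\oplus\Lambda_0',\qquad\Lambda'_0=\Lambda'\cap\ker\rho.
\]
Let $w_i=E'(y_i)$ and $\bar w_i=\rho(w_i)=E_j(\bar y_i)=\exp(\bar y_i)$. On $\Lambda'_0$, \eqref{eq:taylorj} determines $E'$ completely, and any valuation-preserving embedding will do. On the $y_i$ we know only the residues of the $w_i$, so there are $r$ equations to be met.

An embedding of a valued field in a Hahn field comes from two choices: a copy of the residue field, which is sent to the coefficients, and a copy of the value group, which is sent to the monomials. The freedom that we use lies in the first choice.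

\medskip
\emph{Step 1: the real closure and a first coefficient field.} A copy of the residue field need not exist in $F'$, so we pass to the real closure $\widetilde F$ of $F'$. Let $\widetilde{\mathcal O}$ be the convex hull of $\mathcal O'$ in $\widetilde F$. As $\mathcal O'$ is convex in $F'$, $\widetilde{\mathcal O}\cap F'=\mathcal O'$, so $v'$ and $\rho$ extend to $\widetilde F$. By (C3), the value group is the divisible hull $V=\mathbf Q\Delta\subseteq\mathbf R$, and the residue field $\kappa$ is real closed and algebraic over $k$, with an ordering that extends that of $k$. So $\kappa$ is a real closure of $k$, and we embed it over $k$, as an ordered field, in the real closed field $H$.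

Let $b_1,\dots,b_m\in k$ be a transcendence basis of $k$, hence of $\kappa$, over $\mathbf Q$. Choose $B_l\in\mathcal O'$ with $\rho(B_l)=b_l$. For nonzero $g\in\mathbf Q[X_1,\dots,X_m]$ we have $\rho(g(B))=g(b)\ne0$, so $\mathbf Q(B)$ is trivially valued. Its relative algebraic closure $P$ in $\widetilde F$ is real closed, and it is trivially valued because its value group is torsion. So $\rho|_P$ is a field embedding, and $\rho(P)\supseteq\mathbf Q(b)$ is a real closed field over which the ordered field $\kappa$ is algebraic. Hence $\rho(P)=\kappa$. Let $\sigma_0:\kappa\to P$ be the inverse of $\rho|_P$; then $\sigma_0(b_l)=B_l$.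

\medskip
\emph{Step 2: the Jacobian.} Let $\partial_1,\dots,\partial_m$ be the derivations of $\kappa$ that extend $\partial/\partial b_1,\dots,\partial/\partial b_m$. They map $k$ to $k$, and they commute, because a commutator of two of them is a derivation that vanishes on the $b_l$. In $\Omega_{k/\mathbf Q}$,
\[
\frac{d\bar w_i}{\bar w_i}-d\bar y_i=\sum_{l\le m}c_{il}\,db_l,\qquad c_{il}=\frac{\partial_l\bar w_i}{\bar w_i}-\partial_l\bar y_i.
\]
The $\bar y_i$ are finite and $\mathbf Q$-independent. Each is the image of some $\lambda\in\Lambda$ under $\varphi_j\pi_j$, which is weakly order preserving and fixes $\mathbf Q$, so $\operatorname{st}\bar y_i=\operatorname{st}\lambda\in k_0$. By Corollary~\ref{cor:indep} the $r\times m$ matrix $(c_{il})$ has rank $r$. So $r\le m$, and we renumber the $b_l$ so that $\det(c_{il})_{i,l\le r}\ne0$.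

\medskip
\emph{Step 3: power series in the completion.} Let $\widehat F$ be the completion of $\widetilde F$ for the absolute value $2^{-v'}$, with valuation ring $\widehat{\mathcal O}$ and maximal ideal $\widehat{\mathfrak m}$. It has the same value group $V$ and residue field $\kappa$. Let $f\in P[[T_1,\dots,T_q]]$ and $\mu\in\widehat{\mathfrak m}^{\,q}$. Since $P$ is trivially valued, the homogeneous part of degree $N$ of $f$ takes at $\mu$ a value of valuation at least $N\min_iv'(\mu_i)$. This tends to infinity because $V\subseteq\mathbf R$, so $f(\mu)\in\widehat{\mathcal O}$ is defined. Replacing all series by their truncations below degree $N$ changes values only by terms of valuation at least $N\min_iv'(\mu_i)$. Hence evaluation is a ring homomorphism, and $(f\circ g)(\mu)=f(g(\mu))$ when $g$ is a tuple of series without constant term, since both facts hold for polynomials. In particular,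
\[
\operatorname{Log}(1+\xi)=\sum_{k\ge1}(-1)^{k+1}\frac{\xi^k}k,\qquad\operatorname{Exp}(\xi)=\sum_{k\ge0}\frac{\xi^k}{k!}
\]
are mutually inverse homomorphisms between $(1+\widehat{\mathfrak m},\cdot)$ and $(\widehat{\mathfrak m},+)$.

\medskip
\emph{Step 4: moving the coefficient field.} For $\nu\in\mathbf N^r$ let $\partial^\nu=\partial_1^{\nu_1}\cdots\partial_r^{\nu_r}$, $\nu!=\prod_l\nu_l!$ and $T^\nu=\prod_lT_l^{\nu_l}$. Since the $\partial_l$ commute, Leibniz's rule gives $\partial^\nu(cc')/\nu!=\sum_{\nu'+\nu''=\nu}(\partial^{\nu'}c/\nu'!)(\partial^{\nu''}c'/\nu''!)$. So the Taylor map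
\[
\sigma_T:\kappa\to P[[T_1,\dots,T_r]],\qquad\sigma_T(c)=\sum_{\nu\in\mathbf N^r}\frac{\sigma_0(\partial^\nu c)}{\nu!}\,T^\nu,
\]
is a ring homomorphism. Evaluating at $\mu\in\widehat{\mathfrak m}^{\,r}$ gives a field embedding $\sigma_\mu:\kappa\to\widehat{\mathcal O}$ with $\rho\sigma_\mu=\mathrm{id}$. It sends $b_l$ to $B_l+\mu_l$ for $l\le r$ and to $B_l$ for $l>r$.

Which $\mu$ do we want? The embedding $\Phi$ to be built sends $\sigma_\mu(c)$ to $c$. By \eqref{eq:expsplit}, the equation $\Phi(w_i)=\exp\Phi(y_i)$ then reads $\Phi(w_i)/\bar w_i=\sum_k(\Phi(y_i)-\bar y_i)^k/k!$. Pulled back to $\widehat F$, this is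
\begin{equation}\label{eq:mu}
\operatorname{Log}\big(w_i/\sigma_\mu(\bar w_i)\big)=y_i-\sigma_\mu(\bar y_i)\qquad(i\le r).
\end{equation}
Separate the part that depends on $\mu$: put
\begin{align*}
\delta_i&=\operatorname{Log}\big(w_i/\sigma_0(\bar w_i)\big)-y_i+\sigma_0(\bar y_i)\in\widehat{\mathfrak m},\\
\mathcal G_i(T)&=\operatorname{Log}\big(\sigma_T(\bar w_i)/\sigma_0(\bar w_i)\big)-\sigma_T(\bar y_i)+\sigma_0(\bar y_i)\in P[[T]].
\end{align*}
Since $\operatorname{Log}$ is a homomorphism, \eqref{eq:mu} says $\mathcal G_i(\mu)=\delta_i$ for $i\le r$. We have $\sigma_T(\bar w_i)/\sigma_0(\bar w_i)=1+\sum_{l\le r}\sigma_0(\partial_l\bar w_i/\bar w_i)T_l+\cdots$ and $\sigma_T(\bar y_i)-\sigma_0(\bar y_i)=\sum_{l\le r}\sigma_0(\partial_l\bar y_i)T_l+\cdots$. So $\mathcal G_i$ has no constant term, and its linear part is $\sum_{l\le r}\sigma_0(c_{il})T_l$. By Step 2 the linear part of $\mathcal G=(\mathcal G_1,\dots,\mathcal G_r)$ is invertible over $P$. Solving degree by degree, one finds a tuple $\mathcal G^{-1}$ of series over $P$ without constant term such that $\mathcal G\circ\mathcal G^{-1}=T$. By Step 3, $\mu=\mathcal G^{-1}(\delta)$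 satisfies \eqref{eq:mu}. Fix this $\mu$ and let $\sigma=\sigma_\mu$.

In Example~\ref{ex:main}, with $b_1=B_1=\gamma$: in case (1), $c_{11}=1/e$, $\delta_1=\operatorname{Log}(1+\tau/e)$, $\mathcal G_1=\operatorname{Log}(1+T/e)$ and $\mu=\tau$; in case (2), $c_{11}=-1$, $\delta_1=\operatorname{Log}(1+\tau/2)$, $\mathcal G_1=-T$ and $\mu=-\operatorname{Log}(1+\tau/2)$.

\medskip
\emph{Step 5: the embedding.} The multiplicative group $\widetilde F^{>0}$ is uniquely divisible, that is, a $\mathbf Q$-vector space, and $v':\widetilde F^{>0}\to V$ is a $\mathbf Q$-linear surjection. Let $\theta:V\to\widetilde F^{>0}$ be a homomorphism with $v'(\theta(g))=g$. Nonzero elements of $\sigma(\kappa)$ are units, so a finite sum $\sum_g\sigma(c_g)\theta(g)$ with some $c_g\ne0$ has valuation $\min\{g:c_g\ne0\}$, which is also the $v_u$-valuation of $\sum_gc_gu^g$. Hence $\sigma(c)\theta(g)\mapsto cu^g$ defines a ring embedding on the ring of such sums, and a valuation-preserving embedding of its fraction field $N_0\subseteq\widehat F$ in $(H',v_u)$. The field $N_0$ has value group $V$ and residue field $\kappa$, so $\widehat F/N_0$ is immediate,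 and $(H',v_u)$ is maximal by (V1). Lemma~\ref{lem:immediate} gives a valued field embedding $\Phi:\widehat F\to H'$ with $\Phi(\sigma(c))=c$ for $c\in\kappa$ and $\Phi(\theta(g))=u^g$. Every $a\in\widehat F^\times$ is $\theta(v'(a))$ times a unit, so $v_u(\Phi(a))=v'(a)$. Therefore $\Phi$ commutes with limits, and by \eqref{eq:expsplit},
\begin{equation}\label{eq:PhiExp}
\Phi(\operatorname{Exp}\xi)=\sum_k\Phi(\xi)^k/k!=\exp\Phi(\xi)\qquad(\xi\in\widehat{\mathfrak m}).
\end{equation}
Let $\varphi_{j+1}=\Phi|_{F'}$.

\medskip
\emph{Step 6: $\varphi_{j+1}$ preserves the order.} Let $a\in\widetilde F^\times$, $g=v'(a)$ and $c=\rho(a/\theta(g))\in\kappa^\times$. Since $\theta(g)>0$, (C2) shows that $a$ has the sign of $c$. Also $a/\theta(g)-\sigma(c)\in\widehat{\mathfrak m}$, so $\Phi(a)=u^g(c+\xi)$ with $v_u(\xi)>0$. The leading coefficient of $\Phi(a)$ over $H$ is $c$, so $\Phi(a)$ has the sign of $c$ as well.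

\medskip
\emph{Step 7: $\varphi_{j+1}$ is exponential.} Let $\lambda\in\Lambda_0'$. Then $v'(\lambda)>0$, so $\lambda$ is infinitesimal by (C1). By \eqref{eq:taylorj} in $F_{j+1}$ and (C1), $v'(E'(\lambda)-\sum_{k\le n}\lambda^k/k!)\ge(n+1)v'(\lambda)$, which tends to infinity. So $E'(\lambda)=\operatorname{Exp}(\lambda)$ in $\widehat F$, and \eqref{eq:PhiExp} gives $\Phi(E'(\lambda))=\exp\Phi(\lambda)$. Next, put $\xi_i=\Phi(y_i-\sigma(\bar y_i))=\Phi(y_i)-\bar y_i$, so that $v_u(\xi_i)>0$. By \eqref{eq:mu}, $w_i=\sigma(\bar w_i)\operatorname{Exp}(y_i-\sigma(\bar y_i))$, and hence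
\[
\Phi(w_i)=\bar w_i\exp(\xi_i)=\exp(\bar y_i)\exp(\xi_i)=\exp(\bar y_i+\xi_i)=\exp\Phi(y_i).
\]
Since $E'$ and $\exp$ are homomorphisms and $\Lambda'$ is generated by $\Lambda'_0$ and the $y_i$, the embedding $\varphi_{j+1}$ is exponential. This proves Lemma~\ref{lem:lift}, and with it Proposition~\ref{prop:hahn}.

\subsection{Passing to all of $K$}

\begin{proposition}\label{prop:Tan}
There is a model $M$ of $T_{\mathrm{an}}$ that contains $K$ as an ordered subfield, with $E(x)=\tilde e(x)$ for all $x\in K$ with $|x|\le1$.
\end{proposition}

\begin{proof}
Add a constant $c_a$ for each $a\in K$. Consider $T_{\mathrm{an}}$ together with the diagram of the ordered field $K$ and the sentences $\tilde e(c_x)=c_{E(x)}$ for $|x|\le1$. A finite subset contains finitely many equations, for $x_1,\dots,x_n$, and mentions finitely many other elements $z_1,\dots,z_q$. Take $\varphi:F\to H_s$ from Proposition~\ref{prop:hahn} and interpret $c_a$ by $\varphi(a)$. By (D1), $H_s\models T_{\mathrm{an}}$ and $\tilde e=\exp$ on $[-1,1]$, so $\tilde e(\varphi(x_i))=\varphi(E(x_i))$. Compactness gives $M$.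
\end{proof}

\section{Infinite arguments: filling cuts}\label{sec:infinite}

On infinite elements, additivity and the Initial Axioms say nothing. If ${}^*\mathbf R=\mathcal O_{{}^*\mathbf R}\oplus W$ as $\mathbf Q$-spaces, then $E(o+w)=\exp(o)$ satisfies the Initial Axioms and takes only finite values. So we must carry along a growth condition, which comes from the Final Axioms and survives each extension.

Let $M\models T_{\mathrm{an}}$; in particular $M$ is a real closed field. For $x\in\mathcal O_M$ put $\exp_M(x)=\tilde e(x/N)^N$, where $N$ is any integer with $N\ge\max(1,|x|)$. For fixed integers $N'\ge N\ge1$ and $n\ge1$, let $f_N(x)=\tilde e(x/N)^N$. The following statements are first order and true in $\mathbf R_{\mathrm{an}}$, hence in $M$: $f_N=f_{N'}$ on $[-N,N]$; $f_N(x+y)=f_N(x)f_N(y)$ if $x,y,x+y\in[-N,N]$; $f_N$ is an increasing bijection from $[-N,N]$ onto $[\tilde e(1)^{-N},\tilde e(1)^N]$; $f_N(x)>x^n$ for $n^2<x\le N$; and $2<\tilde e(1)<3$. Therefore $\exp_M$ is a well-defined, strictly increasing homomorphism from $\mathcal O_M$ \emph{onto} the group of positive units of $\mathcal O_M$, it agrees with $\tilde e$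 on $[-1,1]$, and $\exp_M(x)>x^n$ for finite $x>n^2$. If $M\preceq M'$, then $\exp_{M'}$ extends $\exp_M$ and $\mathcal O_{M'}\cap M=\mathcal O_M$.

\begin{definition}
A triple $(M,D,\mathcal E)$ is \emph{good} if $M\models T_{\mathrm{an}}$, $D\supseteq\mathcal O_M$ is a $\mathbf Q$-subspace of $M$, and $\mathcal E:D\to M^{>0}$ is a homomorphism that extends $\exp_M$ and satisfies
\begin{itemize}
\item[(G)] $\mathcal E(d)>d^{\,n}$ for all $n\in\mathbf N$ and all positive infinite $d\in D$.
\end{itemize}
A good triple $(M',D',\mathcal E')$ \emph{extends} $(M,D,\mathcal E)$ if $M\preceq M'$ and $\mathcal E'$ extends $\mathcal E$.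
\end{definition}

In a good triple $\mathcal E(d)>1$ for every $d>0$ in $D$, so $\mathcal E$ is strictly increasing. Since $M^{>0}$ is uniquely divisible, $\mathcal E(qd)=\mathcal E(d)^q$ for $q\in\mathbf Q$. Condition (G) is insensitive to bounded factors, in the following sense. Let $c_1$ be positive infinite, $x>c_1^{\,n}$ for all $n$, $\omega$ a positive unit of $\mathcal O_M$, and $0<c\le Nc_1$ with $N\in\mathbf N$. Then
\begin{equation}\label{eq:slack}
x\omega>c^{\,n}\quad\text{for all }n,
\end{equation}
because $\omega\ge1/N'$ for some $N'\ge1$ and $x\omega>c_1^{\,n+1}/N'>N^nc_1^{\,n}\ge c^{\,n}$.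

\begin{lemma}\label{lem:start}
Let $M$ be as in Proposition~\ref{prop:Tan}. There is a good triple $(M,D_0,\mathcal E_0)$ with $K\subseteq D_0$ and $\mathcal E_0|_K=E$.
\end{lemma}

\begin{proof}
Let $D_0=K+\mathcal O_M$ and $\mathcal E_0(x+o)=E(x)\exp_M(o)$ for $x\in K$, $o\in\mathcal O_M$. This is well defined, because $K\cap\mathcal O_M=\mathcal O_K$, and for $x\in\mathcal O_K$ we have $E(x)=E(x/N)^N=\tilde e(x/N)^N=\exp_M(x)$. The values are positive by Lemma~\ref{lem:st}. If $x+o$ is positive infinite, so is $x$, and $E(x)>x^n$ for all $n$ by the Final Axioms. Since $x+o\le2x$, \eqref{eq:slack} gives (G). This is the only use of the Final Axioms.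
\end{proof}

We must make $\mathcal E$ total and surjective. Both tasks add a new pair $\mathcal E'(a)=b$. If $a-d$ is infinite for all $d\in D$, condition (G) for the elements $|a-d|$ puts constraints on $(a,b)$, and the next lemma says that these constraints suffice.

\begin{lemma}\label{lem:pair}
Let $(M,D,\mathcal E)$ be good, $M\preceq M'$, $a\in M'$ and $b\in(M')^{>0}$. Suppose that for every $d\in D$ the element $a-d$ is infinite and, for all $n\ge1$,
\begin{equation}\label{eq:pair}
b/\mathcal E(d)>(a-d)^n\ \text{ if }d<a,\qquad\mathcal E(d)/b>(d-a)^n\ \text{ if }d>a.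
\end{equation}
Then there is a good triple $(M',D',\mathcal E')$ that extends $(M,D,\mathcal E)$, with $a\in D'$ and $\mathcal E'(a)=b$.
\end{lemma}

\begin{proof}
Let $D'=D+\mathbf Qa+\mathcal O_{M'}$ and $\mathcal E'(d+qa+o)=\mathcal E(d)\,b^q\exp_{M'}(o)$. To see that this is well defined, let $d+qa+o=0$. If $q\ne0$, then $a-(-d/q)=-o/q$ would be finite. So $q=0$ and $d=-o\in\mathcal O_{M'}\cap M=\mathcal O_M$, where $\mathcal E(d)=\exp_{M'}(o)^{-1}$.

For (G), let $c=c_0+o$ be positive infinite, with $c_0=d+qa$ and $o\in\mathcal O_{M'}$. Then $c_0$ is positive infinite, $c\le2c_0$, and $\mathcal E'(c)=\mathcal E'(c_0)\exp_{M'}(o)$. If $q=0$, apply (G) for $\mathcal E$ and \eqref{eq:slack} with $c_1=c_0$. If $q\ne0$, put $d_1=-d/q\in D$ and $c_1=|a-d_1|$. Then $c_0=q(a-d_1)=|q|c_1$ and $\mathcal E'(c_0)=(b/\mathcal E(d_1))^q$. If $q>0$, then $d_1<a$, and the first half of \eqref{eq:pair} gives $\mathcal E'(c_0)>c_1^{\,n|q|}$. If $q<0$, then $d_1>a$ and $\mathcal E'(c_0)=(\mathcal E(d_1)/b)^{|q|}>c_1^{\,n|q|}$ by the second half. As $n$ is arbitrary and $c_1>1$, $\mathcal E'(c_0)$ exceeds all powers of $c_1$. Since $c\le2|q|c_1$,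 \eqref{eq:slack} gives (G).
\end{proof}

It remains to solve \eqref{eq:pair} for $b$ when $a$ is given, and for $a$ when $b$ is given. In both cases the conditions on the unknown $z$ are strict inequalities with bounds in $M$. If every lower bound is less than every upper bound, then finitely many conditions can be met in $M$, and by compactness all are met in some $M'\succeq M$.

\begin{lemma}[Exponentials]\label{lem:total}
If $(M,D,\mathcal E)$ is good and $a\in M$, there is a good extension $(M',D',\mathcal E')$ with $a\in D'$.
\end{lemma}

\begin{proof}
We may assume $a\notin D$. Then $a-d$ is infinite for all $d\in D$, since $\mathcal O_M\subseteq D$. The conditions on $z=b$ are: $z>0$; $z>\mathcal E(d)(a-d)^n$ for $d<a$ in $D$; $z<\mathcal E(d')(d'-a)^{-n}$ for $d'>a$ in $D$; here $n\ge1$. The upper bounds are positive. If $d<a<d'$, then $d'-d\in D$ is positive infinite, and (G) gives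
\[
(a-d)^n(d'-a)^m\le(d'-d)^{n+m}<\mathcal E(d'-d)=\mathcal E(d')/\mathcal E(d),
\]
that is, $\mathcal E(d)(a-d)^n<\mathcal E(d')(d'-a)^{-m}$. So some $b$ in some $M'\succeq M$ meets all conditions, and Lemma~\ref{lem:pair} applies.
\end{proof}

\begin{lemma}[Logarithms]\label{lem:onto}
If $(M,D,\mathcal E)$ is good and $b\in M^{>0}$, there is a good extension $(M',D',\mathcal E')$ with $b\in\mathcal E'(D')$.
\end{lemma}

\begin{proof}
We may assume $b\notin\mathcal E(D)$. For $d\in D$, the quotient $b/\mathcal E(d)$ is not a unit of $\mathcal O_M$: otherwise it equals $\exp_M(o)$ for some $o\in\mathcal O_M$, and $b=\mathcal E(d+o)$. So $D$ is the disjoint union of $D^-=\{d:b/\mathcal E(d)\text{ is infinite}\}$ and $D^+=\{d:\mathcal E(d)/b\text{ is infinite}\}$. The logarithm of $b$ should lie infinitely far above $D^-$ and infinitely far below $D^+$, but not so far that \eqref{eq:pair} fails. This gives the conditions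
\[
d+N<z<d+\big(b/\mathcal E(d)\big)^{1/n}\quad(d\in D^-),\qquad d'-\big(\mathcal E(d')/b\big)^{1/n}<z<d'-N\quad(d'\in D^+)
\]
for all $N\in\mathbf N$, $n\ge1$. We compare each kind of lower bound with each kind of upper bound. Roots of positive infinite elements are infinite, and $\mathcal E(N)$ is finite.
\begin{enumerate}
\item $d_1+N<d_2+(b/\mathcal E(d_2))^{1/n}$ for $d_1,d_2\in D^-$. If $d_1-d_2$ is not positive infinite, then $d_1-d_2+N$ is bounded above by an integer, while the root is infinite. Otherwise, by (G) and because $b/\mathcal E(d_1)>\mathcal E(N)$,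
\[
(d_1-d_2+N)^n<\mathcal E(d_1-d_2+N)=\mathcal E(d_1)\mathcal E(N)/\mathcal E(d_2)<b/\mathcal E(d_2).
\]
\item $d+N<d'-N'$ for $d\in D^-$, $d'\in D^+$. The element $\mathcal E(d'-d)=(\mathcal E(d')/b)(b/\mathcal E(d))$ is infinite and $\mathcal E$ is increasing, so $d'-d$ exceeds every integer.
\item $d'-A^{1/n}<d+B^{1/m}$, where $A=\mathcal E(d')/b$, $B=b/\mathcal E(d)$, $d\in D^-$, $d'\in D^+$. As $A,B>1$, increasing $n$ or $m$ strengthens the claim, so let $n=m$. By item 2 and (G), $AB=\mathcal E(d'-d)>(d'-d)^{2n}$. Hence $\max(A,B)>(d'-d)^n$, and $A^{1/n}+B^{1/n}>d'-d$.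
\item $d_1'-(\mathcal E(d_1')/b)^{1/n}<d_2'-N$ for $d_1',d_2'\in D^+$. If $d_1'-d_2'$ is not positive infinite, then $d_1'-d_2'+N$ is bounded above by an integer, while the root is infinite. Otherwise, by (G) and because $\mathcal E(d_2')/b>\mathcal E(N)$,
\[
(d_1'-d_2'+N)^n<\mathcal E(d_1'-d_2'+N)=\frac{\mathcal E(d_1')}b\cdot\frac{b}{\mathcal E(d_2')}\cdot\mathcal E(N)<\frac{\mathcal E(d_1')}b.
\]
\end{enumerate}
So some $a$ in some $M'\succeq M$ meets all conditions. The conditions with $N$ show that $a-d$ is infinite for every $d\in D$, that $d<a$ for $d\in D^-$, and that $d>a$ for $d\in D^+$. The conditions with $n$ then give \eqref{eq:pair} after taking $n$th powers, and Lemma~\ref{lem:pair} applies.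
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
The union of a chain of good triples under extension is a good triple that extends each of them, because the first coordinates form an elementary chain. Let $(M_0,D_0,\mathcal E_0)$ be the triple of Lemma~\ref{lem:start}. Given a good $(M_i,D_i,\mathcal E_i)$, well-order the tasks ``put $a\in M_i$ in the domain'' and ``put $b\in M_i^{>0}$ in the image''. Carry them out by transfinite recursion with Lemmas~\ref{lem:total} and~\ref{lem:onto}, taking unions at limit stages. The result is a good extension $(M_{i+1},D_{i+1},\mathcal E_{i+1})$ with $M_i\subseteq D_{i+1}$ and $M_i^{>0}\subseteq\mathcal E_{i+1}(D_{i+1})$. The union $(M^*,D^*,\mathcal E^*)$ over $i\in\mathbf N$ is good, with $D^*=M^*$ and $\mathcal E^*(M^*)=(M^*)^{>0}$.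

We check (D2) for $(M^*,\mathcal E^*)$. The map $\mathcal E^*$ is a strictly increasing homomorphism onto $(M^*)^{>0}$. If $x>n^2$, then $\mathcal E^*(x)>x^n$, by (G) for infinite $x$ and by the property of $\exp_{M^*}$ for finite $x$. On $[-1,1]$ it equals $\exp_{M^*}=\tilde e$. So $(M^*,\mathcal E^*)\models\operatorname{Th}(\mathbf R_{\mathrm{an},\exp})$. Its reduct $L$ to the language of ordered E-fields satisfies $L\equiv\mathbf R$. Finally, $K$ is an ordered subfield of $M^*$ and $\mathcal E^*$ extends $E$.
\end{proof}

\section{Schanuel's Conjecture for real tuples is necessary}\label{sec:converse}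

The last paragraph of Example~\ref{ex:main} is the model for this section. In general the numbers $\alpha_i$ of a counterexample are not named by terms, so the universal sentence has to locate them first. A dimension count shows how. A minimal counterexample $(\alpha,e^\alpha)\in\mathbf R^{2n}$ has transcendence degree $n-1$, so it satisfies $n+1$ independent polynomial equations over $\mathbf Q$, while the graph of $\exp$ has only $n$ dimensions. We show that $n$ of the equations isolate $\alpha$ on the graph. The remaining one then holds by coincidence, and a twisted exponential breaks it.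

\begin{proof}[Proof of Theorem~\ref{thm:B}]
If (a) holds, then $\mathrm{SC}(k_0)$ holds for every $k_0\subseteq\mathbf R$, and Theorem~\ref{thm:A} gives (b). Now suppose that (a) fails. Let $n\ge1$ be minimal such that there are $\mathbf Q$-independent $\alpha_1,\dots,\alpha_n\in\mathbf R$ with $\operatorname{td}(k/\mathbf Q)<n$, where $k=\mathbf Q(\alpha,\beta)$ and $\beta_i=e^{\alpha_i}$. Minimality, applied to $\alpha_1,\dots,\alpha_{n-1}$, gives $\operatorname{td}(k/\mathbf Q)=n-1$. Let $\eta_i=d\beta_i/\beta_i-d\alpha_i\in\Omega_{k/\mathbf Q}$.

\emph{The $\eta_i$ span $\Omega_{k/\mathbf Q}$.} Apply Lemma~\ref{lem:rank}. A unimodular change gives a new tuple $\alpha',\beta'=e^{\alpha'}$ of the same kind, generating the same field $k$, with the same span of forms. If $p<n$, minimality applied to $\alpha_1',\dots,\alpha_p'$ gives $\operatorname{td}(C/\mathbf Q)\ge p$, so $\operatorname{rank}(\eta)\ge n>n-1=\dim\Omega_{k/\mathbf Q}$, which is impossible. So $p=n$, $C=k$, and $\operatorname{rank}(\eta)=\operatorname{td}(k/\mathbf Q)=\dim\Omega_{k/\mathbf Q}$.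

\emph{A universal sentence true in $\mathbf R$.} Let $X=(X_1,\dots,X_n)$, $Y=(Y_1,\dots,Y_n)$ and $I=\{h\in\mathbf Q[X,Y]:h(\alpha,\beta)=0\}$. Let $U=\bigoplus_ik\,dX_i\oplus\bigoplus_ik\,dY_i$, and for a polynomial $h$ let $dh(\alpha,\beta)\in U$ be its differential at $(\alpha,\beta)$. Since $k$ is the fraction field of $\mathbf Q[X,Y]/I$, the space $\Omega_{k/\mathbf Q}$ is the quotient of $U$ by the span $U_0$ of the $dh(\alpha,\beta)$, $h\in I$. So $\dim U_0=2n-(n-1)=n+1$. Choose $h_1,\dots,h_{n+1}\in I$, with integer coefficients, whose differentials at $(\alpha,\beta)$ form a basis of $U_0$.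

The vector $dY_i-\beta_i\,dX_i$ maps to $\beta_i\eta_i$, so these $n$ vectors and the $dh_j(\alpha,\beta)$ together span $U$. Consider the linear surjection $U\to k^n$ that sends $dX_i$ to the $i$th basis vector and $dY_i$ to $\beta_i$ times it. It kills each $dY_i-\beta_i\,dX_i$, and it sends $dh_j(\alpha,\beta)$ to the vector with entries $(\partial h_j/\partial X_i+\beta_i\,\partial h_j/\partial Y_i)(\alpha,\beta)$. By the chain rule this vector is the gradient at $\alpha$ of $f_j(x)=h_j(x,e^x)$. So $\nabla f_1(\alpha),\dots,\nabla f_{n+1}(\alpha)$ span $k^n$ over $k$, hence $\mathbf R^n$ over $\mathbf R$. Renumber so that the first $n$ are independent. By the inverse function theorem there is a box $B\subseteq\mathbf R^n$ with rational endpoints and $\alpha$ in its interior such that $\alpha$ is the only common zero of $f_1,\dots,f_n$ in $B$. As $f_{n+1}(\alpha)=0$, the field $\mathbf R$ satisfies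
\[
\psi:\quad\forall x\,\Big(x\in B\wedge\bigwedge_{j\le n}h_j(x,E(x))=0\ \to\ h_{n+1}(x,E(x))=0\Big).
\]
After denominators are cleared in the inequalities that define $B$, this is a universal sentence of our language.

\emph{A model of Taylor's Axioms in which $\psi$ fails.} The map $(h_1,\dots,h_{n+1}):\mathbf R^{2n}\to\mathbf R^{n+1}$ vanishes at $(\alpha,\beta)$, and its Jacobian there has rank $n+1$. So it maps each neighborhood of $(\alpha,\beta)$ onto a neighborhood of $0$. Hence for every $\varepsilon>0$ there is a point within distance $\varepsilon$ of $(\alpha,\beta)$ at which $h_1=\dots=h_n=0\ne h_{n+1}$. Transferring this statement to ${}^*\mathbf R$ and taking $\varepsilon$ infinitesimal, we get $a,b\in{}^*\mathbf R^n$ with $\operatorname{st}a=\alpha$, $\operatorname{st}b=\beta$, $h_j(a,b)=0$ for $j\le n$, and $h_{n+1}(a,b)\ne0$. Lemma~\ref{lem:twist} gives a model $K=({}^*\mathbf R,E)$ of Taylor's Axioms with $E(a_i)=b_i$. Since $\alpha$ is interior to $B$, the point $a$ satisfies the inequalities that define $B$, so $a$ witnesses $K\not\models\psi$. By \eqref{eq:univ}, $K$ embeds in no $L\equiv\mathbf R$, and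 (b) fails.
\end{proof}

\begin{thebibliography}{9}

\bibitem{DMM}
L. van den Dries, A. Macintyre, D. Marker,
\emph{The elementary theory of restricted analytic fields with exponentiation},
Ann. of Math. 140 (1994).

\end{thebibliography}
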